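# Gorenstein domains whose h-vector has a valley

## 1. h-vectors with $D\le 3$, where symmetry is enough

Throughout, $k$ is a field. We begin with the vocabulary.

**Standard graded algebra.** A graded algebra $R=\bigoplus_{i\ge 0}R_i$ with $R_0=k$, generated as a $k$-algebra by finitely many elements of $R_1$. Equivalently, $R=k[x_1,\dots,x_r]/I$ with $I$ homogeneous and $\deg x_i=1$.

**Socle and Gorenstein.** The socle of a graded Artinian algebra with degree-zero part $k$ is the set of elements killed by every element of positive degree. The algebra is Gorenstein if its socle is one-dimensional. In general, $R$ is Gorenstein if it is Cohen–Macaulay and its quotient by a homogeneous system of parameters (which is then a regular sequence) is Gorenstein in this Artinian sense; this does not depend on the system chosen. For example, $k[x,y]/(x^2,y^2)$ has basis $1,x,y,xy$ and socle spanned by $xy$, so it is Gorenstein. The socle of $k[x,y]/(x^2,xy,y^2)$ is spanned by $x$ and $y$, so this algebra is not.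

**h-vector.** If $R$ is standard graded and Gorenstein, then
$$\mathrm{Hilb}_R(t)=\sum_{i\ge0}\dim_k R_i\,t^i=\frac{h_0+h_1t+\dots+h_Dt^D}{(1-t)^{\dim R}},\qquad h_D\ne0,$$
with nonnegative integers $h_i$. The sequence $(h_0,\dots,h_D)$ is the h-vector. For a hypersurface of degree $d$ it is $(1,1,\dots,1)$ with $d$ entries, because $\mathrm{Hilb}_R=(1-t^d)/(1-t)^r$. We use two textbook facts: $h_i=h_{D-i}$, and $h_0=\dim R_0=1$. Hence $h_D=1$.

**Unimodal.** A sequence $(a_0,\dots,a_r)$ is unimodal if $a_0\le\dots\le a_i\ge\dots\ge a_r$ for some $i$. So if $a_p>a_q<a_s$ for some $p<q<s$, the sequence is not unimodal. Such a pattern is a valley.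

**Easy case.** *If $R$ is standard graded Gorenstein and $D\le 3$, then its h-vector is unimodal.*

Let $D\ge1$. We first check that $h_1\ge1$. Replace $k$ by $k(v)$ with $v$ a variable. The ring $R\otimes_kk(v)$ is a localization of $R[v]$, so it is still Gorenstein (and a domain if $R$ is), and its Hilbert series is that of $R$. So we may assume $k$ infinite. Then $R$ has a system of parameters $\ell_1,\dots,\ell_{\dim R}$ consisting of linear forms (graded Noether normalization), and it is a regular sequence. Each $\ell_i$ multiplies the Hilbert series by $1-t$, so $h$ is the Hilbert function of the standard graded Artinian algebra $R/(\ell_1,\dots,\ell_{\dim R})$. If its degree-one part were zero, all positive degrees would vanish, contradicting $h_D=1$. So $h_1\ge1$.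

Now symmetry finishes the argument: the h-vector is $(1)$, $(1,1)$, $(1,h_1,1)$ or $(1,h_1,h_1,1)$ with $h_1\ge1$, and each of these is unimodal.

What changes for larger $D$? For $D=4$ symmetry leaves $(1,h_1,h_2,h_1,1)$, and for $D=5$ it leaves $(1,h_1,h_2,h_2,h_1,1)$. In both cases the whole question is whether $h_1\le h_2$.

## 2. The Gorenstein algebra $(1,13,12,13,1)$, and three theorems

Without a further hypothesis, $h_1\le h_2$ is false. Let $B=k[x,y,z]/(x,y,z)^4$, with Hilbert function $1,3,6,10$. Let $E=\mathrm{Hom}_k(B,k)$, graded by $E_i=\mathrm{Hom}_k(B_{4-i},k)$ for $1\le i\le4$, with the $B$-module structure $(b\varphi)(b')=\varphi(bb')$. On $G=B\oplus E$ put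
$$(b,\varphi)(b',\varphi')=(bb',\,b\varphi'+b'\varphi).$$
This is a commutative graded algebra with Hilbert function $(1,3,6,10,0)+(0,10,6,3,1)=(1,13,12,13,1)$.

*It is generated in degree one.* We need $E_i=B_{i-1}E_1$. If not, some nonzero $b\in B_{4-i}$ is killed by all the functionals $c\varphi$ with $c\in B_{i-1}$, $\varphi\in E_1=\mathrm{Hom}_k(B_3,k)$. This means $\varphi(cb)=0$ for all $\varphi$ and $c$, so $B_{i-1}b=0$ in $B_3$. In degrees at most $3$ the ring $B$ agrees with a polynomial ring, so $b=0$, a contradiction.

*It is Gorenstein.* Put $\tau(b,\varphi)=\varphi(1)$; it vanishes outside degree $4$. The form $\tau\big((b,\varphi)(b',\varphi')\big)=\varphi'(b)+\varphi(b')$ is nondegenerate. Hence for every nonzero homogeneous $g\in G_i$ there is $g'\in G_{4-i}$ with $gg'\ne0$. So no element of degree $<4$ lies in the socle, and the socle is $G_4$, of dimension one.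

This $G$ is $0$-dimensional and far from a domain. That h-vectors of Gorenstein algebras need not be unimodal is a result of Stanley, who gave a $0$-dimensional example. The conjecture of Hibi and Stanley adds one word.

**Conjecture (Hibi, Stanley).** If $(h_0,\dots,h_D)$ is the h-vector of a standard graded $k$-algebra that is a Gorenstein domain, then it is unimodal.

The conjecture is false over every field, including algebraically closed fields of characteristic $0$. We prove the following.

**Theorem 1.** Let $k$ be any field, $d\ge2$, $D\ge8$. There is a standard graded Gorenstein domain over $k$ of Krull dimension $d$ with h-vector $(h_0,\dots,h_D)$ and a constant $c_0$ such that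
$$h_i=c_0+\binom{i+2}{2}+\binom{D-i+2}{2}\qquad(3\le i\le D-3).$$
Hence $h_3>h_4>\dots>h_{\lfloor D/2\rfloor}$ while $h_{D-3}=h_3$, so the h-vector is not unimodal. The depth of the valley is unbounded as $D\to\infty$.

For $D=8$, $d=2$ and every field $k$, one such ring is a non-normal affine semigroup ring, the coordinate ring of a projective monomial curve, with h-vector
$$(1,\,8137,\,21846,\,22053,\,22052,\,22053,\,21846,\,8137,\,1).$$

**Theorem 2.** Let $D\ge6$ and $k=\mathbb Q$, or $k=F(a)$ a rational function field over any field $F$. For every $d\ge1$ there is a standard graded Gorenstein domain over $k$ of dimension $d$ with non-unimodal h-vector of length $D+1$; for example $(1,969,1022,1021,1022,969,1)$ for $D=6$.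

**Theorem 3.** If $D\le5$, the h-vector of a standard graded Gorenstein domain over any field is unimodal.

So over some field counterexamples with h-vector $(h_0,\dots,h_D)$ exist exactly for $D\ge6$. Over each fixed field they exist for all $D\ge8$ and for no $D\le5$. The cases $D=6,7$ over algebraically closed fields are not settled here.

We prove the theorems in the order 3, 2, 1. Theorem 3 shows what the word "domain" buys, and the place where its proof runs out suggests where to look for counterexamples.

## 3. Cutting a Gorenstein domain down to dimension one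

Let $R$ be a standard graded Gorenstein domain with $D\ge1$. If $\dim R=0$, the elements of $R_1$ are nilpotent, hence zero, so $R=k$ and $D=0$. Therefore $\dim R\ge1$.

**Step 1: lower the dimension by one, staying a domain.** The purpose is to reach $\dim R=1$ without changing $h$. An ordinary linear section of a domain need not be a domain, so we cut with a linear form having indeterminate coefficients.

Suppose $\dim R\ge2$. Let $x_1,\dots,x_m$ be a basis of $R_1$, let $u_1,\dots,u_m$ be variables, and put $f=\sum_iu_ix_i\in R[u]=R[u_1,\dots,u_m]$.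

*$f$ is a nonzerodivisor on $(R/x_1R)[u]$.* Since $R$ is a Cohen–Macaulay domain of dimension at least $2$, the element $x_1$ is a nonzerodivisor and $R/x_1R$ is Cohen–Macaulay of dimension at least $1$. So the ideal generated by $x_1,\dots,x_m$ contains a nonzerodivisor on $R/x_1R$, and no nonzero element of $R/x_1R$ is killed by all $x_i$. McCoy's theorem says that if a polynomial over a commutative ring is a zerodivisor, then some nonzero element of the ring kills all its coefficients. The coefficients of $f$ are the $x_i$, so $f$ is a nonzerodivisor.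

*$x_1$ is a nonzerodivisor on $R[u]/(f)$.* Suppose $x_1\alpha=f\beta$ in $R[u]$. Modulo $x_1$ this reads $f\beta=0$, so $\beta=x_1\gamma$ for some $\gamma\in R[u]$. Then $x_1\alpha=x_1f\gamma$, and $\alpha=f\gamma$ because $R[u]$ is a domain.

*$R[u]/(f)$ is a domain.* By the previous point it embeds in its localization at $x_1$. There the equation $f=0$ can be solved for $u_1$, namely $u_1=-x_1^{-1}\sum_{i\ge2}u_ix_i$. So the localization is isomorphic to $R_{x_1}[u_2,\dots,u_m]$, which is a domain.

Now put $R'=(R\otimes_kk(u))/(f)$. It is the localization of $R[u]/(f)$ at the nonzero elements of $k[u]$. Grade $R[u]$ by the degree in $R$; then $f$ has degree $1$, so $k[u]$ is the degree-zero part of $R[u]/(f)$ and the inverted elements are nonzero there. Hence $R'$ is a domain. Since $f$ is a nonzero linear form in the Gorenstein domain $R\otimes_kk(u)$, the ring $R'$ is standard graded Gorenstein over $k(u)$, of dimension $\dim R-1$, with the same h-vector. Iterating, we reach dimension one.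

**Step 2: translate a one-dimensional domain into powers of a subspace of a field.** The purpose is to turn $h$ into dimensions of $V,V^2,V^3,\dots$.

Let $\dim R=1$ and choose $0\ne u\in R_1$. Inside the fraction field of $R$ let
$$V=u^{-1}R_1\ni1,\qquad K=R[u^{-1}]_0 .$$
Write $V^i$ for the $k$-span of all products of $i$ elements of $V$, with $V^0=k$. Since $R$ is standard graded, $R_i=V^iu^i$. As $u$ is a nonzerodivisor, dividing the Hilbert numerator by $1-t$ gives
$$\dim_kV^i=\dim_kR_i=h_0+h_1+\dots+h_i,\tag{1}$$
where $h_i=0$ for $i>D$. Because $1\in V$, we have $V^0\subseteq V^1\subseteq V^2\subseteq\cdots$, and $K=\bigcup_iV^i$. By (1) the dimensions are constant from $i=D$ on, so $K=V^D$. Thus $K$ is a finite-dimensional $k$-algebra and a domain, that is, a finite field extension of $k$. Put $\delta=[K:k]=h_0+\dots+h_D$. Since $h_D=1$,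
$$\dim_kV^{D-1}=\delta-1.\tag{2}$$

A small example: let $k=\mathbb Q$, $b^3=2$, $V=\langle1,b\rangle\subset\mathbb Q(b)$. Then $R=\mathbb Q[u,bu]\cong\mathbb Q[x,y]/(y^3-2x^3)$, the dimensions of $V^0,V^1,V^2,\dots$ are $1,2,3,3,\dots$, and $h=(1,1,1)$. Here (2) says $\dim V=3-1$.

## 4. Kneser's inequality and $D=4,5$

The tool is a theorem about products of subspaces in a field.

**Kneser's theorem for field extensions.** Let $K/k$ be a field extension and $S,S'\subset K$ nonzero finite-dimensional $k$-subspaces. Let $SS'$ be the span of all products. Then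
$$\dim SS'\ge\dim S+\dim S'-\dim M,\qquad M=\{x\in K: xSS'\subseteq SS'\},$$
and $M$ is a subfield of $K$ containing $k$.

This is due to Hou–Leung–Xiang in the separable case and to Bachoc–Serra–Zémor, *Revisiting Kneser's theorem for field extensions*, Combinatorica 38 (2018), in general. We use it as a black box. The correction term is needed: if $S=S'$ is itself a finite subextension of $k$ in $K$, then $SS'=S$, $M=S$, and equality holds.

**Proof of Theorem 3.** The case $D\le3$ is Section 1. Let $D\in\{4,5\}$. By Section 1, $1\le h_1$, and it suffices to prove $h_1\le h_2$. By Step 1 we may assume $\dim R=1$, and we use the notation of Step 2.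

*Purpose: show that the stabilizer $M$ of $V^2$ is $k$.* Since $D-3\ge1$, we may write $V^{D-1}=V^2\cdot V^{D-3}$. As $MV^2\subseteq V^2$, the space $V^{D-1}$ is an $M$-vector space, so $[M:k]$ divides $\dim_kV^{D-1}=\delta-1$. But $M$ is a field between $k$ and $K$, so $[M:k]$ also divides $\delta$. Hence $[M:k]=1$.

*Purpose: read off the inequality.* Kneser's theorem with $S=S'=V$ gives $\dim V^2\ge2\dim V-1$, which by (1) is
$$1+h_1+h_2\ge2(1+h_1)-1 .$$
So $h_2\ge h_1$. $\blacksquare$

## 5. What fails at $D=6$, and where not to look

**Kneser only compares with $h_1$.** Let $D=6$, $h=(1,h_1,h_2,h_3,h_2,h_1,1)$. We would also need $h_3\ge h_2$, that is,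
$$\dim V^3-\dim V^2\ \ge\ \dim V^2-\dim V .$$
The only way to write $V^3$ as a product of two smaller powers is $V^2\cdot V$. More generally, let $2\le i\le D-1$. The stabilizer of $V^i$ also stabilizes $V^{D-1}=V^iV^{D-1-i}$, so it is $k$ by the divisibility argument, and Kneser's theorem with $S=V^{i-1}$, $S'=V$ gives
$$\dim V^i\ge\dim V^{i-1}+\dim V-1,\qquad\text{that is,}\qquad h_i\ge h_1\quad(1\le i\le D-1).$$
This is all one gets this way. It allows $h_2>h_3$ as long as both stay above $h_1$, so a counterexample should have its valley strictly inside, at a height above $h_1$.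

**Complete intersections never work.** Write $[m]=1+t+\dots+t^{m-1}$. The first explicit Gorenstein domains one tries are complete intersections of forms of degrees $d_1,\dots,d_r$ in variables of degree $1$. Their h-polynomial is $\prod_i[d_i]$, and this is always unimodal. Indeed, let $p=\sum p_it^i$ be symmetric of degree $g$ and unimodal with nonnegative coefficients. Then, with $p_{-1}=0$,
$$p=\sum_{0\le i\le g/2}(p_i-p_{i-1})\,t^i[g-2i+1]$$
has nonnegative coefficients $p_i-p_{i-1}$. The coefficients of $t^i[g-2i+1]\cdot[d]$ rise by steps of one, stay constant, then fall by steps of one, and they are symmetric about $(g+d-1)/2$ whatever $i$ is. A nonnegative combination of unimodal sequences symmetric about the same point is symmetric and unimodal. So $p\cdot[d]$ is again unimodal, and induction finishes.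

**Sampling the degrees.** The way out is to take a complete intersection $T$ with one generator of large degree and keep only the degrees divisible by some $\rho$.

**Veronese subring.** For a graded algebra $T$ and $\rho\ge1$ put $T^{(\rho)}=\bigoplus_{m\ge0}T_{\rho m}$, with $T_{\rho m}$ in degree $m$. For example, $k[x,y]^{(2)}$ has Hilbert function $1,3,5,\dots$ and series $(1+t)/(1-t)^2$; it is the hypersurface $k[X,Y,Z]/(XZ-Y^2)$, which is Gorenstein. But $k[x,y]^{(3)}$ has Hilbert function $1,4,7,\dots$ and series $(1+2t)/(1-t)^2$. Its h-vector $(1,2)$ is not symmetric, so it is not Gorenstein. Passing to $T^{(\rho)}$ can destroy Gorensteinness, and the choice of $\rho$ below is made so that it does not.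

Here is how sampling can make a valley. Let $S$ be a graded algebra generated in degree one, and adjoin $y$ of degree $\rho-1$ with $y^{J+1}$ equal to something in $S$. Then $T=\bigoplus_{j=0}^JSy^j$, and
$$\big(T^{(\rho)}\big)_m=\bigoplus_{j=0}^JS_{\rho m-(\rho-1)j}\,y^j=\bigoplus_{j=0}^JS_{\rho(m-j)+j}\,y^j .\tag{3}$$
The $j$-th summand is $S$ sampled along the residue class of $j$ modulo $\rho$, delayed by $j$ steps. When $m=j$, it contributes $S_j$, the very beginning of $S$, which grows like a polynomial. As $m$ increases, $h_m$ picks up one starting value after another, in differenced form. We will find that $h_m$ is a constant plus $g(m)+g(D-m)$, where $g$ is a difference of this polynomial growth. If $g$ is strictly convex, then $g(m)+g(D-m)$ has its minimum in the middle.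

## 6. Sampled complete intersections with prescribed h-vector

In this section we construct the rings and compute their h-vectors. Whether they are domains is postponed: it depends on forms $f_i,g$ that are free for now and do not affect $h$.

**Setup.** Let $e\in\{1,2\}$; this will be the dimension. Let $D\ge2e+4$ and $J=D-1-e$. Choose integers $d_1,d_2,d_3>J+1$ and put
$$\theta=d_1d_2d_3,\qquad\sigma=d_1+d_2+d_3-3-e,\qquad\rho=\sigma-J .$$
Then $\rho\ge3(J+2)-3-e-J=2J+3-e>J$. Let $B=k[x_0]$ if $e=1$ and $B=k[x_0,x_1]$ if $e=2$, with variables of degree $1$. Let $z_1,z_2,z_3$ have degree $1$ and $y$ degree $\rho-1$. Choose forms $f_i\in B$ of degree $d_i$ and $g\in B$ of degree $(J+1)(\rho-1)$ (zero is allowed), and set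
$$T=B[z_1,z_2,z_3,y]\big/\big(z_i^{d_i}-f_i\ (i=1,2,3),\ y^{J+1}-g\big),\qquad A=T^{(\rho)} .$$
The relations are homogeneous.

**Proposition 4.** $A$ is a standard graded Gorenstein algebra of dimension $e$. Its h-vector is $(h_0,\dots,h_D)$ with
$$h_m=c_0+\binom{m+2}{2}+\binom{D-m+2}{2}\qquad(e+1\le m\le D-e-1),$$
where $c_0=\theta$ if $e=1$ and $c_0=\theta(\rho+1)$ if $e=2$. In particular $h$ is not unimodal.

**Step 1: a basis of $T$.** The ring $T$ is a tensor product over $B$ of algebras $B[w]/(\text{monic polynomial in }w)$. So $T$ is free over $B$ with basis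
$$z_1^{r_1}z_2^{r_2}z_3^{r_3}y^j\qquad(0\le r_i<d_i,\ 0\le j\le J).\tag{4}$$

**Step 2: $A$ is standard graded.** We must write every element of $A_m=T_{\rho m}$ as a sum of products of $m$ elements of $A_1=T_\rho$. By Step 1, $A_m$ is spanned by elements $wy^j$ with $0\le j\le J$ and $w$ a monomial in the $x$'s and $z$'s of degree
$$\rho m-(\rho-1)j=\rho(m-j)+j .$$
If $m<j$, this degree is at most $-\rho+J<0$, which is impossible. So $m\ge j$. Split $w$ into $m-j$ monomials of degree $\rho$ and $j$ single variables, and attach one $y$ to each single variable. Then $wy^j$ is a product of $m-j$ monomials of degree $\rho$ and $j$ elements (variable)$\cdot y$, each of degree $1+(\rho-1)=\rho$. All $m$ factors lie in $A_1$. Also $A_0=k$, and $A_1$ is finite-dimensional.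

**Step 3: $A$ is Cohen–Macaulay of dimension $e$.** Let $C$ be the polynomial ring generated by the $\rho$-th powers of the variables of $B$. Then $B$ is free over $C$ on the monomials with all exponents less than $\rho$, so $T$ is free over $C$ on a homogeneous basis. As $C$ lives in degrees divisible by $\rho$, the basis elements of degree divisible by $\rho$ form a $C$-basis of $A$. So $A$ is a finite free module over $C$, a polynomial ring in $e$ variables. Hence $A$ is Cohen–Macaulay of dimension $e$, and the $\rho$-th powers of the variables of $B$ form a regular sequence in $A_1$. Let $\bar A$ and $\bar T$ be the quotients of $A$ and $T$ by these powers. Comparing degree by degree,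
$$\bar A_m=\bar T_{\rho m},\qquad h_m=\dim_k\bar A_m .$$

**Step 4: the top degree of $\bar T$ is $\rho D$.** This is what the choice of $\rho$ is for. A $k$-basis of $\bar T$ is given by the elements (4) multiplied by monomials of $B$ with all exponents less than $\rho$. The largest degree occurs once, and it is
$$e(\rho-1)+\sum_i(d_i-1)+J(\rho-1)=e\rho+\sigma+J\rho-J=e\rho+\rho+J\rho=\rho D .$$
Here we used $\sum_id_i-3-e=\sigma=\rho+J$ and $D=J+1+e$.

**Step 5: $A$ is Gorenstein.** The ring $\bar T$ is a polynomial ring in $e+4$ variables modulo $e+4$ homogeneous elements, and it has finite length. So it is a graded complete intersection, hence Gorenstein. Its socle contains the top degree part and is one-dimensional, so it equals $\bar T_{\rho D}\cong k$. Every nonzero ideal of an Artinian local ring meets the socle, and here the socle is one-dimensional, so every nonzero ideal contains $\bar T_{\rho D}$. Applying this to the ideal generated by a nonzero $\alpha\in\bar T_l$, we find $\beta\in\bar T_{\rho D-l}$ with $\alpha\beta\ne0$. So the multiplication $\bar T_l\times\bar T_{\rho D-l}\to\bar T_{\rho D}\cong k$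 is a perfect pairing for every $l$.

Take $l=\rho m$. We get perfect pairings $\bar A_m\times\bar A_{D-m}\to\bar A_D\cong k$, and $\bar A_m=0$ for $m>D$. A nonzero homogeneous element of degree $m<D$ has nonzero product with some element of degree $D-m>0$, so it is not in the socle. Hence the socle of $\bar A$ is $\bar A_D$, of dimension one, and $\bar A$ is Gorenstein. As $\bar A$ is $A$ modulo a maximal regular sequence, $A$ is Gorenstein. Its h-vector is $(h_0,\dots,h_D)$ with $h_D=1$.

**Step 6: reduce the h-vector to a count in $S$.** Let $S$ be the subalgebra of $T$ generated by the $x$'s and $z$'s and put $s_l=\dim S_l$, with $s_l=0$ for $l<0$. By Step 1, $S$ is free over $B$ on the monomials $z_1^{r_1}z_2^{r_2}z_3^{r_3}$ and $T=\bigoplus_{j\le J}Sy^j$. So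
$$\sum_ls_lt^l=\frac{[d_1][d_2][d_3]}{(1-t)^e},\qquad H(m):=\dim A_m=\sum_{j=0}^Js_{\rho(m-j)+j},\tag{5}$$
the second formula being (3). Write $[d_1][d_2][d_3]=\sum_c\nu_ct^c$. This polynomial is symmetric of degree $\sum_id_i-3=\sigma+e$, so $\nu_c=\nu_{\sigma+e-c}$, and $\sum_c\nu_c=\theta$. Put $q_j=s_j$ for $0\le j\le J$. Since all $d_i>J$, the numbers $q_j$ agree with the coefficients of $1/(1-t)^{3+e}$, so
$$q_j=\binom{j+2+e}{2+e}\qquad(0\le j\le J).\tag{6}$$
For fixed $j$, let $c_j(i)$ be the $e$-th difference in $i$ of the sequence $i\mapsto s_{\rho i+j}$. As $h$ is the $e$-th difference of $H$,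
$$h_m=\sum_{i}c_{m-i}(i),\qquad\text{summed over }i\text{ with }0\le m-i\le J.\tag{7}$$

**Step 7: the count for $e=1$.** Here $s_l=\sum_{c\le l}\nu_c$. The symmetry $c\mapsto\sigma+1-c$ gives $s_{\sigma-l}=\sum_{c\ge l+1}\nu_c$. Hence
$$s_l+s_{\sigma-l}=\theta\qquad(l\in\mathbb Z).\tag{8}$$
Let $0\le j\le J$. For $i<0$ we have $\rho i+j\le-\rho+J<0$, so $s_{\rho i+j}=0$. For $i=1$ we have $\sigma-\rho-j=J-j$. For $i\ge2$ we have $\sigma-\rho i-j\le\sigma-2\rho=J-\rho<0$. So (8) shows that the values of $s_{\rho i+j}$ are
$$0\ (i<0),\qquad q_j\ (i=0),\qquad\theta-q_{J-j}\ (i=1),\qquad\theta\ (i\ge2),$$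
and the first differences are
$$c_j(0)=q_j,\qquad c_j(1)=\theta-q_{J-j}-q_j,\qquad c_j(2)=q_{J-j},\qquad c_j(i)=0\text{ otherwise}.\tag{9}$$
For $2\le m\le J$ all of $i=0,1,2$ occur in (7), and
$$h_m=q_m+\big(\theta-q_{J-m+1}-q_{m-1}\big)+q_{J-m+2}=\theta+(q_m-q_{m-1})+(q_{D-m}-q_{D-m-1}),$$
since $D=J+2$. All indices lie in $[1,J]$. By (6), $q_j=\binom{j+3}{3}$, so $q_i-q_{i-1}=\binom{i+2}{2}$. This gives the formula with $c_0=\theta$, for $2\le m\le D-2=J$.

This is the place to see why three $z$'s are used. With only $z_1,z_2$ (and $\sigma=d_1+d_2-3$), Steps 1–7 go through word for word with $\theta=d_1d_2$ and $q_j=\binom{j+2}{2}$. Then $q_i-q_{i-1}=i+1$ is linear, and $h_m=\theta+(m+1)+(D-m+1)$ is constant for $2\le m\le D-2$. A third $z$ makes the difference quadratic, hence convex.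

**Step 8: the count for $e=2$.** Now $1/(1-t)^2$ has coefficient $l+1$ at $t^l$, so
$$s_l=\sum_c\nu_c\max(0,\,l-c+1)\qquad(l\in\mathbb Z).$$
Substituting $c\mapsto\sigma+2-c$ in the formula for $s_{\sigma-l}$ gives $s_{\sigma-l}=\sum_c\nu_c\max(0,-(l-c+1))$. Since $\max(0,v)-\max(0,-v)=v$, and $\sum_cc\,\nu_c=\theta(\sigma+2)/2$ by symmetry,
$$s_l-s_{\sigma-l}=\sum_c\nu_c(l-c+1)=\theta\Big(l-\frac\sigma2\Big)\qquad(l\in\mathbb Z).\tag{10}$$
Put $L_j(i)=\theta(\rho i+j-\sigma/2)$ and let $0\le j\le J$. The index estimates are those of Step 7, and (10) gives the values of $s_{\rho i+j}$: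
$$0\ (i<0),\qquad q_j\ (i=0),\qquad L_j(1)+q_{J-j}\ (i=1),\qquad L_j(i)\ (i\ge2).$$
For the second differences, note that $L_j(2)-2L_j(1)=\theta(\sigma/2-j)$ and that second differences of $L_j$ vanish. So
$$\begin{aligned}
c_j(0)&=q_j,\\
c_j(1)&=\theta\big(\rho+j-\tfrac\sigma2\big)+q_{J-j}-2q_j,\\
c_j(2)&=L_j(2)-2\big(L_j(1)+q_{J-j}\big)+q_j=\theta\big(\tfrac\sigma2-j\big)-2q_{J-j}+q_j,\\
c_j(3)&=L_j(3)-2L_j(2)+L_j(1)+q_{J-j}=q_{J-j},
\end{aligned}\tag{11}$$
and $c_j(i)=0$ for all other $i$. For $3\le m\le J$ all of $i=0,1,2,3$ occur in (7), with $j=m,m-1,m-2,m-3$. The multiples of $\theta$ add up to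
$$\theta\Big(\rho+(m-1)-\frac\sigma2\Big)+\theta\Big(\frac\sigma2-(m-2)\Big)=\theta(\rho+1),$$
and the rest, with $D=J+3$, is
$$\big(q_m-2q_{m-1}+q_{m-2}\big)+\big(q_{D-m}-2q_{D-m-1}+q_{D-m-2}\big).$$
All indices lie in $[1,J]$. By (6), $q_j=\binom{j+4}{4}$, the coefficients of $1/(1-t)^5$, so their second differences are the coefficients of $1/(1-t)^3$, that is, $q_i-2q_{i-1}+q_{i-2}=\binom{i+2}{2}$. This gives the formula with $c_0=\theta(\rho+1)$, for $3\le m\le D-3=J$.

**Step 9: the valley.** Let $f(m)=\binom{m+2}{2}+\binom{D-m+2}{2}$. Then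
$$f(m)-f(m+1)=-(m+2)+(D-m+1)=D-2m-1.\tag{12}$$
At $m=e+1$ this is $D-2e-3>0$ because $D\ge2e+4$. The same inequality gives $e+2<D-e-1$, so both indices are in the range of the formula and
$$h_{e+1}>h_{e+2}<h_{D-e-1}=h_{e+1},\qquad e+1<e+2<D-e-1 .$$
So $h$ is not unimodal, and Proposition 4 is proved. $\blacksquare$

## 7. Domains of dimension one from $X^n-a$

It remains to choose $f_i$ and $g$ so that $A$ is a domain. Since $A\subset T$, it is enough that $T$ is one.

**Proof of Theorem 2.** If $A$ is a standard graded Gorenstein domain and $w$ is a new variable of degree $1$, then $A[w]$ is one too, of dimension one more. Its Hilbert series is divided by $1-t$, so its h-vector is the same. Hence it suffices to treat $d=1$.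

Take $e=1$ in Section 6 and let $d_1,d_2,d_3$ be distinct primes greater than $J+1$. Then $d_1,d_2,d_3,J+1$ are pairwise coprime. Put $n=\theta(J+1)$. Let $a=2$ if $k=\mathbb Q$, and let $a$ be the variable if $k=F(a)$. By Eisenstein's criterion (at the prime $2$ of $\mathbb Z$, respectively the prime $a$ of $F[a]$), $X^n-a$ is irreducible over $k$. Let $L=k(b)$ with $b^n=a$, so that $1,b,\dots,b^{n-1}$ is a $k$-basis of $L$. Choose
$$f_i=a\,x_0^{d_i},\qquad g=a\,x_0^{(J+1)(\rho-1)} .$$

**Step 1: map $T$ to a domain.** Define $T\to L[x_0]$ by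
$$x_0\mapsto x_0,\qquad z_i\mapsto b^{n/d_i}x_0,\qquad y\mapsto b^{n/(J+1)}x_0^{\rho-1}.$$
The relations are respected: $z_i^{d_i}\mapsto b^nx_0^{d_i}=a\,x_0^{d_i}$, and $y^{J+1}\mapsto a\,x_0^{(J+1)(\rho-1)}$.

**Step 2: the map is injective.** The basis element $z_1^{r_1}z_2^{r_2}z_3^{r_3}y^j$ of $T$ over $k[x_0]$ goes to $b^\varepsilon$ times a power of $x_0$, where
$$\varepsilon=\sum_ir_i\frac n{d_i}+j\,\frac n{J+1}.$$
These $\varepsilon$ are pairwise distinct modulo $n$. Indeed, modulo $d_i$ every term except $r_i\,n/d_i$ vanishes, and $n/d_i$ is invertible modulo $d_i$ by coprimality. So $\varepsilon$ modulo $d_i$ determines $r_i$, because $0\le r_i<d_i$. In the same way $\varepsilon$ modulo $J+1$ determines $j$. Since $b^n=a\in k^*$, each $b^\varepsilon$ is a nonzero element of $k$ times one of $1,b,\dots,b^{n-1}$, and different basis elements give different powers. As $L[x_0]$ is free over $k[x_0]$ on $1,b,\dots,b^{n-1}$, the images are linearly independent over $k[x_0]$.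

So $T$ embeds in the domain $L[x_0]$, and $A$ is a domain. Proposition 4 with $e=1$ applies for all $D\ge6$ and gives Theorem 2. $\blacksquare$

**The case $D=6$ by hand.** Here $J=4$. Take $d_i=7,11,13$, so $\theta=1001$, $\sigma=27$, $\rho=23$. By (7) and (9), $h_1=c_1(0)+c_0(1)=q_1+\theta-q_4-q_0=4+1001-35-1=969$. Then $h_2=1001+6+15=1022$ and $h_3=1001+10+10=1021$. The h-vector is $(1,969,1022,1021,1022,969,1)$. It satisfies $h_i\ge h_1$ for $1\le i\le5$, as Section 5 requires.

## 8. Two variables in place of the constant $a$: every field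

Over an algebraically closed field the construction of Section 7 cannot exist, and Section 3 shows why. If $\dim R=1$, then $K$ is a finite extension of $k$, so $K=k$, $V=k$ and $R=k[u]$, with h-vector $(1)$. The construction needs an element $a$ without roots. In dimension two the ratio $x_0/x_1$ of two variables can take the role of $a$. Adjoining its $n$-th root means writing $x_0=s^n$, $x_1=t^n$, and "$z_i=(x_0/x_1)^{1/d_i}x_1$" becomes the monomial $s^{n/d_i}t^{\,n-n/d_i}$. The price was paid in Section 6: for $e=2$ the formula starts only at $m=3$, so we need $D\ge8$ instead of $D\ge6$.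

**Proof of Theorem 1.** As before, adjoining variables reduces the theorem to $d=2$. Take $e=2$ in Section 6 and let $d_1,d_2,d_3$ be distinct primes greater than $J+1$, where now $J=D-3\ge5$. Again $d_1,d_2,d_3,J+1$ are pairwise coprime. Put $n=\theta(J+1)$ and choose
$$f_i=x_0x_1^{d_i-1},\qquad g=x_0x_1^{(J+1)(\rho-1)-1} .$$

**Step 1: map $T$ to a polynomial ring.** Define $\psi:T\to k[s,t]$ by
$$x_0\mapsto s^n,\quad x_1\mapsto t^n,\quad z_i\mapsto s^{n/d_i}t^{\,n-n/d_i},\quad y\mapsto s^{n/(J+1)}t^{\,n(\rho-1)-n/(J+1)} .$$
The relations are respected: $z_i^{d_i}\mapsto s^nt^{\,n(d_i-1)}$, the image of $x_0x_1^{d_i-1}$, and $y^{J+1}\mapsto s^nt^{\,n((J+1)(\rho-1)-1)}$, the image of $g$.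

**Step 2: $\psi$ is injective.** By Step 1 of Section 6, the elements $x_0^px_1^qz_1^{r_1}z_2^{r_2}z_3^{r_3}y^j$ with $p,q\ge0$, $0\le r_i<d_i$, $0\le j\le J$ form a $k$-basis of $T$. Such an element maps to a monomial in $s,t$ with
$$s\text{-exponent}\quad n\Big(p+\sum_i\frac{r_i}{d_i}+\frac j{J+1}\Big),\qquad\text{total degree}\quad n\Big(p+q+\sum_ir_i+(\rho-1)j\Big).$$
Modulo $n$ the $s$-exponent is the number $\varepsilon$ of Section 7, so it determines $r_1,r_2,r_3,j$. Then the $s$-exponent itself determines $p$, and the total degree determines $q$. So distinct basis elements have distinct monomials as images, and $\psi$ is injective.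

Hence $T$ and $A$ are domains, over any field. By Proposition 4 with $e=2$, $A$ is a standard graded Gorenstein domain of dimension $2$ with $h_i=c_0+f(i)$ for $3\le i\le D-3$, where $c_0=\theta(\rho+1)$.

**Step 3: the shape and depth of the valley.** For $3\le m\le\lfloor D/2\rfloor-1$ we have $2m\le D-2$, so (12) gives $h_m-h_{m+1}=D-2m-1\ge1$. Hence $h_3>h_4>\dots>h_{\lfloor D/2\rfloor}$, while $h_{D-3}=h_3$. Already $h_3-h_4=D-7$, so the depth of the valley is unbounded as $D\to\infty$. $\blacksquare$

**The case $D=8$ by hand.** Here $J=5$. Take $d_i=7,11,13$, so $\theta=1001$, $\sigma=26$, $\rho=21$, $\deg y=20$, and $q_0,\dots,q_5=1,5,15,35,70,126$. By (7) and (11),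
$$\begin{aligned}
h_1&=c_1(0)+c_0(1)=5+(1001\cdot8+126-2)=8137,\\
h_2&=c_2(0)+c_1(1)+c_0(2)=15+(1001\cdot9+70-10)+(1001\cdot13-252+1)=21846,\\
h_3&=1001\cdot22+10+21=22053,\\
h_4&=1001\cdot22+15+15=22052 .
\end{aligned}$$
By symmetry $h=(1,8137,21846,22053,22052,22053,21846,8137,1)$. As a check, the entries add up to $126126$, and $\sum_mh_m$ should be the rank of $A$ over $C$. That rank counts the basis elements of $T$ over $C$ of degree divisible by $\rho$. There are $\rho^2\theta(J+1)$ basis elements in all. The exponent of $x_0$ runs through $0,\dots,\rho-1$ independently of the other exponents, so exactly one in $\rho$ of them has degree divisible by $\rho$. This gives $(J+1)\rho\theta=6\cdot21\cdot1001=126126$, the degree of the curve.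

**The ring is a non-normal semigroup ring.** The map $\psi$ identifies $A$ with a subalgebra of $k[s,t]$ spanned by monomials and generated by the monomials of $A_1$, all of the same degree $n\rho$ in $s,t$. So $A$ is an affine semigroup ring, the coordinate ring of a projective monomial curve. To see that it is not normal, consider $\mu=s\,t^{\,n\rho-1}$.

*$\mu$ is in the fraction field of $A$.* The elements $x_1^{\rho}$, $x_1^{\rho-1}z_i$ and $x_1y$ of $A_1$ map to monomials of degree $n\rho$ with $s$-exponents $0$, $n/d_i$ and $n/(J+1)$. A prime dividing $n$ divides exactly one of $d_1,d_2,d_3,J+1$, and it does not divide the quotient of $n$ by that factor. So the exponents $n/d_1,n/d_2,n/d_3,n/(J+1)$ have greatest common divisor $1$. Hence $s/t$ is a product of integral powers of ratios of elements of $A_1$, and $\mu=(s/t)\,t^{n\rho}$ is in the fraction field.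

*$\mu$ is integral over $A$.* We have $\mu^{n\rho}=s^{n\rho}\,(t^{n\rho})^{n\rho-1}$, the image of $x_0^{\rho}\,(x_1^{\rho})^{n\rho-1}\in A$.

*$\mu$ is not in $A$.* The $s$-exponent of the image of a basis element is $n\big(p+\sum_ir_i/d_i+j/(J+1)\big)$. It is $0$ if $p,r_1,r_2,r_3,j$ all vanish, and otherwise it is at least the smallest of $n$, $n/d_i$, $n/(J+1)$. All of these exceed $1$, so the $s$-exponent is never $1$.
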